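# Term models of NF and sets with few automorphisms

## A nonempty abstract with no symmetric member

We work in Quine's set theory NF, recalled in the next section. Write $V$ for the universal set and $\mathrm{Sym}(V)$ for the set of permutations of $V$. For $\sigma\in\mathrm{Sym}(V)$ let $j(\sigma)$ be the permutation of $V$ that sends each $b$ to its image $\sigma``b=\{\sigma(a):a\in b\}$. For a concrete natural number $m$, a set $x$ is *$m$-symmetric* if $j^m(\pi)(x)=x$ for all $\pi\in\mathrm{Sym}(V)$. A *closed stratified abstract* is a term $\{x:\Phi\}$ with $\Phi$ stratified and $x$ its sole free variable.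

**Theorem 1.** There is a closed stratified abstract $D$ such that

- (i) NF $\vdash D\neq\emptyset$;
- (ii) for each $m$, NF $\vdash$ "no member of $D$ is $m$-symmetric";
- (iii) for every closed stratified abstract $t$, NF $\vdash t\notin D$.

**Corollary.** Let $T$ be any consistent complete extension of NF, with set abstracts those of NF. Then the term model of $T$ is not a model of NF.

So the answer to "can a term model of NF be a model of NF?" is no, and the failure is already one of extensionality, at an explicit pair of terms. The only assumption is the consistency of NF, without which there is no consistent complete extension to speak of.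

Part (iii) says that NF proves $D$ to be inhabited and yet refutes, one by one, the membership of every term we can write down. Part (ii) gives the reason: terms are symmetric, members of $D$ are not. We first make the vocabulary precise, then derive the Corollary, and then prove Theorem 1.

## Stratification, abstracts and term models

**Definition.** A formula in $\in$ and $=$ is *stratified* if one can assign an integer, its *type*, to each variable so that in every atomic subformula $u=v$ the types agree, and in every $u\in v$ the type of $v$ is one more than that of $u$. *NF* is extensionality together with the existence of $\{x:\phi(x,\vec y)\}$ for every stratified $\phi$.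

For instance $x=x$ is stratified, so $V=\{x:x=x\}$ exists, and $V\in V$. The formula $x\notin x$ is not stratified, so Russell's paradox does not start. The relation $y=\{x\}$, that is $\forall z(z\in y\leftrightarrow z=x)$, is stratified with $y$ one type above $x$.

Four rules of bookkeeping will be used constantly.

- Pairs are $\langle a,b\rangle=\{\{a\},\{a,b\}\}$, two types above $a$ and $b$, which must have equal types. Relations and functions are sets of pairs, three types above their arguments. The value $f(a)$ has the type of $a$.
- Write $\iota(a)=\{a\}$ and $\iota^n``X=\{\iota^n(a):a\in X\}$. Then $\iota^n(a)$ is $n$ types above $a$.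
- A closed abstract puts no constraint on types: when it is eliminated, each occurrence gets its own bound variables, whose types can be shifted together. So $\emptyset$ or $V$ may appear at several types in one formula.
- *Singleton rule.* If "$y=F(a)$" is stratified with $y$ lying $d\ge 0$ types above $a$, then $a\mapsto F(a)$ need not be a set when $d>0$, but $\{\langle\iota^d(a),F(a)\rangle:a\in X\}$ is a set, because both components have the same type.

That the singleton $\iota^d$ cannot simply be dropped is Cantor's theorem. There is no surjection $f$ from $\iota``V$ onto $V$: the set $R=\{a:a\notin f(\{a\})\}$ exists by stratified comprehension, and $R=f(\{r\})$ would give $r\in R\leftrightarrow r\notin R$. In particular $a\mapsto\{a\}$ is not a set, and $\iota``V$ is really smaller than $V$. On the other hand an injection $f:X\to Y$ does give an injection $\{a\}\mapsto\{f(a)\}$ from $\iota``X$ to $\iota``Y$. We call this *lifting* $f$.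

**Definition.** A *theory* is a particular axiomatization taken under deductive closure. A *set abstract* (term) of a theory $T$ is $\{x:\Phi\}$ where $x$ is the sole free variable of $\Phi$ and the existence of $\{x:\Phi\}$ is an axiom of $T$. The *term model* of a complete theory $T$ consists of all set abstracts of $T$, with $t_i\in t_j$ iff $T\vdash t_i\in t_j$ and $t_i=t_j$ iff $T\vdash t_i=t_j$. A term model of an incomplete theory is the term model of some complete extension.

A complete extension of NF is presented as NF together with further sentences, none of which counts as a set-existence axiom. So its set abstracts are exactly the closed stratified abstracts, and the extension only decides membership and equality between them.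

A term model of a theory may or may not satisfy the theory. Two examples where it does: NFO (extensionality plus existence of $\{x:\Phi\}$ for $\Phi$ stratified and quantifier-free) and $\mathrm{NF}_2$ (extensionality plus the comprehension axioms that can be stratified with at most 2 types). These are not complete, but they decide all equalities and memberships between their terms, so each has a well-determined term model, and it satisfies NFO, respectively $\mathrm{NF}_2$. The Corollary says that NF behaves differently.

**Proof of the Corollary from Theorem 1.** The terms $D$ and $\emptyset=\{x:x\neq x\}$ are unequal in the term model, since $T\vdash D\ne\emptyset$ and $T$ is consistent. No term $t$ is a member of $D$ there, since $T\vdash t\notin D$ by (iii) and $T$ is consistent. No term is a member of $\emptyset$ there. So two unequal elements have the same members, and extensionality fails. $\square$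

From now on everything is proved inside NF. Statements that mention $k,m,n$ are schemes, one statement for each concrete natural number.

## Symmetric sets of low level

The map $j(\sigma)$ is a permutation of $V$, with inverse $j(\sigma^{-1})$. The relation $\rho=j(\sigma)$ is stratified with $\rho$ one type above $\sigma$: if $\sigma$ acts on objects of type $0$ it has type $3$, and $j(\sigma)$ acts on objects of type $1$. Moreover $j$ is injective, since $j(\sigma)(\{a\})=\{\sigma(a)\}$ recovers $\sigma$. An $m$-symmetric set is $(m+1)$-symmetric, because $j^{m+1}(\pi)=j^m(j(\pi))$ and $j(\pi)\in\mathrm{Sym}(V)$.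

By hand:

- No set is $0$-symmetric, since $V$ has two different elements (say $\emptyset$ and $V$) and so every $x$ is moved by some permutation.
- The $1$-symmetric sets are those with $\pi``x=x$ for all $\pi$, that is, $\emptyset$ and $V$ only: if $a\in x$ and $b\notin x$, the transposition of $a$ and $b$ moves $x$.
- The set $\iota``V$ of all singletons is $2$-symmetric, since $j(\pi)$ permutes the singletons.
- An induction gives $j^n(\pi)(\iota^n(x))=\iota^n(\pi(x))$. So $\iota^n(\emptyset)$ is not $n$-symmetric (take $\pi$ moving $\emptyset$), but it is $(n+1)$-symmetric: $j^{n}(j(\pi))(\iota^n(\emptyset))=\iota^n(j(\pi)(\emptyset))=\iota^n(\emptyset)$.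

The next lemma says that every closed term is symmetric at some level, as in these examples.

**Lemma 1.** Let $\Phi(y_1,\dots,y_n)$ have a stratification $s\ge0$. Then for every $\sigma\in\mathrm{Sym}(V)$ and all $a_1,\dots,a_n$,
$$\Phi(a_1,\dots,a_n)\leftrightarrow\Phi\bigl(j^{s(y_1)}(\sigma)(a_1),\dots,j^{s(y_n)}(\sigma)(a_n)\bigr).\tag{1}$$
Hence every closed stratified abstract $t$ is (provably) $m$-symmetric for some $m$.

**Proof.** Induct on subformulas of $\Phi$. For $u=v$, both variables have the same type $i$, and $j^i(\sigma)$ is injective. For $u\in v$ with $s(u)=i$, $s(v)=i+1$:
$$a\in b\;\leftrightarrow\; j^i(\sigma)(a)\in j^i(\sigma)``b=j^{i+1}(\sigma)(b),$$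
again by injectivity. Propositional connectives are immediate. For $\exists z\,\Psi$: if $c$ is a witness on the left, $j^{s(z)}(\sigma)(c)$ is one on the right. A witness on the right has the form $j^{s(z)}(\sigma)(c)$ because $j^{s(z)}(\sigma)$ is onto $V$, and then $c$ is a witness on the left.

Now let $t=\{y:\Phi(y)\}$. Any stratification can be shifted to be $\ge0$; let $s(y)=i$. Then
$$j^{i+1}(\sigma)(t)=\{j^i(\sigma)(a):\Phi(a)\}=\{b:\Phi(b)\}=t,$$
where the middle equality uses (1) and that $j^i(\sigma)$ is onto. So $t$ is $(i+1)$-symmetric. $\square$

Therefore (iii) follows from (ii): given $t$, NF proves that $t$ is $m$-symmetric for some concrete $m$, and (ii) for this $m$ gives $t\notin D$. We need to achieve (i) and (ii).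

**Where the direct definition stops.** One would like to put $D=\{x:x$ is $m$-symmetric for no $m\}$. For one concrete $m$, the set $\{x:x$ is not $m$-symmetric$\}$ is a closed stratified abstract, and it is nonempty. But it contains closed terms such as $\iota^m(\emptyset)$. We need all $m$ at once, and an infinite conjunction is not a formula. Replacing it by a quantifier over $m$ does not help as it stands: in "$j^m(\pi)(x)=x$" the set $x$ lies $m$ types above the objects that $\pi$ moves, so the type difference between $x$ and $\pi$ depends on $m$, while a stratification fixes it once and for all.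

So we need one stratified property of $x$, with a fixed number of types, that is incompatible with $m$-symmetry for every $m$. The property will be "$x$ has few automorphisms", where $x$ is viewed as a binary relation, and the work lies in choosing the meaning of "few".

## Automorphisms of a symmetric set

For any set $x$ let
$$\mathrm{Aut}(x)=\{\sigma\in\mathrm{Sym}(V):\forall a,b\,(\langle a,b\rangle\in x\leftrightarrow\langle\sigma(a),\sigma(b)\rangle\in x)\}.$$
This is stratified: $a,b$ get type $0$, both $x$ and $\sigma$ get type $3$, and $\mathrm{Aut}(x)$ gets type $4$. Members of $x$ that are not pairs play no role. For example $\mathrm{Aut}(\emptyset)=\mathrm{Sym}(V)$.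

For concrete $k$ put
$$G_k=\{j^k(\sigma):\sigma\in\mathrm{Sym}(V)\}.$$
By the singleton rule with $d=k$, the map $\iota^k(\sigma)\mapsto j^k(\sigma)$ is a set, and as $j$ is injective it is a bijection
$$\iota^k``\mathrm{Sym}(V)\;\cong\;G_k .\tag{2}$$
In particular $G_k$ injects into $\iota^k``V$. Clearly $G_0\supseteq G_1\supseteq\cdots$, and (2) suggests that $G_k$ gets smaller as $k$ grows. The next two lemmas show that a symmetric set has at least a definite amount of automorphisms.

**Lemma 2.** If $x$ is $(k+3)$-symmetric then $G_k\subseteq\mathrm{Aut}(x)$.

**Proof.** Let $\tau=j^k(\pi)$. Then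
$$j^2(\tau)(\langle a,b\rangle)=\{j(\tau)(\{a\}),j(\tau)(\{a,b\})\}=\{\{\tau(a)\},\{\tau(a),\tau(b)\}\}=\langle\tau(a),\tau(b)\rangle .$$
By symmetry $x=j^{k+3}(\pi)(x)=j^3(\tau)(x)=j^2(\tau)``x$. As $j^2(\tau)$ is injective, $\langle a,b\rangle\in x$ iff $j^2(\tau)(\langle a,b\rangle)\in j^2(\tau)``x=x$, that is, iff $\langle\tau(a),\tau(b)\rangle\in x$. So $\tau\in\mathrm{Aut}(x)$. $\square$

**Lemma 3.** $\iota^{k+3}``V$ injects into $G_k$.

**Proof.** Let $(\emptyset\ b)$ be the transposition of $\emptyset$ and $b$, or the identity if $b=\emptyset$. As a set of pairs of objects of the type of $b$, it lies three types above $b$. By the singleton rule $\iota^3(b)\mapsto(\emptyset\ b)$ is a set. It is injective because $b$ is the image of $\emptyset$. So $\iota^3``V$ injects into $\mathrm{Sym}(V)$. Lift this $k$ times to an injection $\iota^{k+3}``V\to\iota^k``\mathrm{Sym}(V)$ and compose with (2). $\square$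

So a $(k+3)$-symmetric set has at least "$\iota^{k+3}``V$ many" automorphisms. To say "few" by one stratified condition, we want a scale of sizes in which every nonempty set of sizes has a least element. Ordinals provide one: we measure a set by the well-orderings that live on its subsets.

## Ordinals in NF and the shift by four types

**Definition.** A *well-ordering* is a reflexive linear order $W$ of its field in which every nonempty subset of the field has a least element. The *order type* of $W$ is the set of all well-orderings isomorphic to $W$. $NO$ is the set of all order types. $\alpha\le\beta$ means that members of $\alpha$ are isomorphic to initial segments (possibly improper) of members of $\beta$. $W_a$ is $W$ restricted to the strict predecessors of $a$.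

If the field of $W$ consists of objects of type $0$, then $W$ and $W_a$ have type $3$, isomorphisms between such orders have type $3$, and order types have type $4$. As an example, $\emptyset$ is a well-ordering with empty field and its order type is $\{\emptyset\}$; the order type of $\{\langle a,a\rangle\}$ is the set of all $\{\langle b,b\rangle\}$.

A proper initial segment of $W$ is always some $W_a$: if $I$ is a downward closed proper subset of the field and $a$ is the least element outside $I$, then $I=\{c:c<a\}$. The usual facts hold in NF because their proofs are stratified (see Rosser, *Logic for Mathematicians*; Forster, *Set Theory with a Universal Set*). Here are the proofs.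

**Fact A.** No well-ordering is isomorphic to a proper initial segment of itself. *Proof.* Let $f:W\cong W_a$. Then $f(a)<a$. The set $\{c:f(c)<c\}$ exists, since $f$ and $W$ have the same type, and it contains $a$. Let $c$ be its least element. Applying $f$ to $f(c)<c$ gives $f(f(c))<f(c)$, so $f(c)$ is a smaller element of the set, a contradiction. $\square$

**Fact B.** Of two well-orderings $W,W'$, one is isomorphic to an initial segment of the other. *Proof.* Let $h=\{\langle a,b\rangle:W_a\cong W'_b\}$, a set with $a,b$ of type $0$ and $W,W'$ of type $3$. If $W_a\cong W'_b$ and $W_a\cong W'_{b'}$ with $b<b'$, then $W'_{b'}$ is isomorphic to its proper initial segment $W'_b$, against Fact A. So $h$ is a function, and symmetrically it is injective. If $f:W_a\cong W'_b$ and $c<a$, then $f$ restricts to $W_c\cong W'_{f(c)}$, so $\langle c,f(c)\rangle\in h$ and $h(c)=f(c)<b=h(a)$. Hence the domain of $h$ is downward closed and $h$ preserves order. The same argument with $f^{-1}$ shows that the range is downward closed. If domain and range were both proper, they would be the fields of some $W_a$ and $W'_b$, and $h:W_a\cong W'_b$ would put $\langle a,b\rangle$ in $h$, so that $a$ would be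 in the domain, a contradiction. $\square$

**Fact C.** $\le$ well-orders $NO$. *Proof.* The relation does not depend on the chosen members, and it is reflexive and transitive. If $f$ maps $W$ isomorphically onto an initial segment of $W'$, and $g$ maps $W'$ onto an initial segment of $W$, then $g\circ f$ maps $W$ onto an initial segment of $W$, which is all of $W$ by Fact A. Then $g$ is onto and $W'\cong W$. So $\le$ is antisymmetric, and it is linear by Fact B. Let $K\subseteq NO$ be nonempty and $\alpha\in K$. If $\alpha$ is not least in $K$, some $\gamma\in K$ has $\gamma<\alpha$. Let $W\in\alpha$. Then $\gamma$ is the type of some $W_a$, so the set of all $a$ with the type of $W_a$ in $K$ (here $a,W,K$ have types $0,3,5$) is nonempty. Let $a$ be its least element and $\delta$ the type of $W_a$. If some $\gamma'\in K$ had $\gamma'<\delta$, it would be the type of some $W_c$ with $c<a$, against the choice of $a$. So $\delta$ is least in $K$. $\square$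

Let $W^\iota=\{\langle\{a\},\{b\}\rangle:\langle a,b\rangle\in W\}$, again a well-ordering, and let $T\alpha$ be the order type of $W^\iota$ for $W\in\alpha$. (From here on $T$ is this operation on ordinals, no longer a theory.) An isomorphism $f:W\cong W'$ lifts to $W^\iota\cong W'^\iota$, so $T$ is well defined. An isomorphism $g:W^\iota\cong W'^\iota$ unwraps to the isomorphism $\{\langle a,b\rangle:\langle\{a\},\{b\}\rangle\in g\}$ of $W$ with $W'$, so $T$ is injective. $T\alpha$ lies one type above $\alpha$.

Write $\alpha\preceq X$ if some $W\in\alpha$ has field $\subseteq X$. Two monotonicity rules: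
$$\beta\le\alpha\preceq X\ \Rightarrow\ \beta\preceq X;\qquad \alpha\preceq X\text{ and }X\text{ injects into }Y\ \Rightarrow\ \alpha\preceq Y.\tag{3}$$
For the first, $\beta$ is the type of an initial segment of a $W\in\alpha$ with field $\subseteq X$. For the second, carry $W$ along the injection.

Let $\Omega$ be the order type of $\langle NO,\le\rangle$. The Burali-Forti argument wants to say that the ordinals below $\beta$ have type $\beta$. In NF the map that would show it climbs four types, so it only shows that they have type $T^4\beta$. There is no paradox, and what remains is information about $\Omega$.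

**Lemma 4.** (a) $\Omega\neq T^4\beta$ for every $\beta\in NO$. (b) $T^n\Omega\preceq\iota^n``V$, but not $T^n\Omega\preceq\iota^{n+4}``V$.

**Proof.** (a) Let $W\in\beta$. The order type of $W_a$ is four types above $a$, so by the singleton rule
$$\iota^4(a)\mapsto\text{order type of }W_a\qquad(a\text{ in the field of }W)$$
is a set. It is injective and order-preserving (if $c<a$, then $W_c$ is a proper initial segment of $W_a$; use Fact A), and every $\gamma<\beta$ is the type of some $W_a$. So it is an isomorphism of $W^{\iota\iota\iota\iota}$ onto $\le$ restricted to $\{\gamma:\gamma<\beta\}$. Thus $T^4\beta$ is the type of a proper initial segment of $NO$, and is not $\Omega$ by Fact A.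

(b) The $n$-fold singleton image of $\langle NO,\le\rangle$ belongs to $T^n\Omega$ and has field $\iota^n``NO\subseteq\iota^n``V$. For the second part, suppose $W'\in T^n\Omega$ has field $\subseteq\iota^{n+4}``V$. Put
$$U=\{\langle a,b\rangle:\langle\iota^{n+4}(a),\iota^{n+4}(b)\rangle\in W'\}.$$
This is a well-ordering (a nonempty subset $X$ of its field has a least element because $\iota^{n+4}``X$ has one in $W'$), and its $(n+4)$-fold singleton image is $W'$. If $\beta$ is its type, then $T^n(T^4\beta)=T^{n+4}\beta=T^n\Omega$. Injectivity of $T$ gives $T^4\beta=\Omega$, against (a). $\square$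

## Relations $Q_n$ whose automorphisms lie in $G_n$

Lemmas 2 and 3 bound automorphisms of symmetric sets from below. We now build, for each $n$, a relation with no automorphisms outside $G_n$.

**The case $n=1$ by hand.** Let $E=\{\langle\{a\},b\rangle:a\in b\}$, and let $\sigma\in\mathrm{Aut}(E)$. The domain of $E$ is $\iota``V$, so $\sigma$ permutes singletons and $\sigma(\{a\})=\{\tau(a)\}$ for a permutation $\tau$. Then $a\in b$ iff $\langle\{a\},b\rangle\in E$ iff $\langle\{\tau(a)\},\sigma(b)\rangle\in E$ iff $\tau(a)\in\sigma(b)$. So $\sigma(b)=\tau``b$ for all $b$, that is $\sigma=j(\tau)\in G_1$.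

To reach $G_2$ we want $\tau$ to be in $G_1$ as well. Since $\tau$ acts on the contents of singletons, it is natural to add to $E$ a copy of $E$ wrapped in singletons. The two pieces must not interfere. The pairs of $E$ between two singletons are those $\langle\{a\},\{b\}\rangle$ with $a\in\{b\}$, which are just the diagonal pairs. Hence we delete the diagonal. For concrete $n$ let
$$Q_n=\bigcup_{i<n}\{\langle\iota^{i+1}(a),\iota^i(b)\rangle:a\in b,\ b\neq\{a\}\}.\tag{4}$$
With $a$ of type $0$ and $b$ of type $1$, both components have type $i+1$. So each of the $n$ pieces is a closed stratified abstract. Shifting types in each piece separately, the union is one too.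

**Lemma 5.** $\mathrm{Aut}(Q_n)\subseteq G_n$.

**Proof.** Induct on $n$. For $n=0$, $Q_0=\emptyset$ and $G_0=\mathrm{Sym}(V)$. Let $n\ge1$ and $\sigma\in\mathrm{Aut}(Q_n)$.

**Step 1: $\sigma$ permutes the singletons.** The first components of pairs in $Q_n$ are singletons. Conversely, $\langle\{a\},V\rangle\in Q_n$ for every $a$, by the piece $i=0$, since $a\in V$ and $V\neq\{a\}$ ($V$ has more than one element). So the domain of $Q_n$ is $\iota``V$. An automorphism maps the domain onto itself. Hence $\tau=\{\langle a,b\rangle:\sigma(\{a\})=\{b\}\}$ is a permutation of $V$ with $\sigma(\{a\})=\{\tau(a)\}$.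

**Step 2: $\sigma=j(\tau)$.** Let $q\notin\iota``V$; then $\sigma(q)\notin\iota``V$ by Step 1. For $i\ge1$ the second component $\iota^i(b)$ is a singleton, so pairs with second component $q$ come only from $i=0$, where $q\ne\{a\}$ is automatic. Therefore $\langle\{a\},q\rangle\in Q_n\leftrightarrow a\in q$, and likewise $\langle\{\tau(a)\},\sigma(q)\rangle\in Q_n\leftrightarrow\tau(a)\in\sigma(q)$. Since $\sigma$ is an automorphism and $\sigma(\{a\})=\{\tau(a)\}$, we get $a\in q\leftrightarrow\tau(a)\in\sigma(q)$ for all $a$. As $\tau$ is onto, $\sigma(q)=\tau``q$. For singletons $\sigma(\{a\})=\{\tau(a)\}=\tau``\{a\}$ as well. So $\sigma=j(\tau)$.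

**Step 3: $\tau\in\mathrm{Aut}(Q_{n-1})$.** We claim that for all $a',b$
$$\langle\{a'\},\{b\}\rangle\in Q_n\leftrightarrow\langle a',b\rangle\in Q_{n-1}.\tag{5}$$
The piece $i=0$ contributes nothing: $a\in\{b\}$ forces $\{b\}=\{a\}$, which is excluded. For $i\ge1$ the pairs are $\langle\{\iota^i(a)\},\{\iota^{i-1}(b)\}\rangle$ with $i-1<n-1$, so these pieces together are exactly $\{\langle\{p\},\{q\}\rangle:\langle p,q\rangle\in Q_{n-1}\}$. This proves (5). Since $\sigma$ preserves $Q_n$ and acts on singletons through $\tau$, (5) shows that $\tau$ preserves $Q_{n-1}$. By induction $\tau\in G_{n-1}$, say $\tau=j^{n-1}(\pi)$, and $\sigma=j(\tau)=j^n(\pi)\in G_n$. $\square$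

**Remark 1.** In fact $\mathrm{Aut}(Q_n)=G_n$. By $j^r(\rho)(\iota^r(c))=\iota^r(\rho(c))$ we have, for $i<n$, $j^n(\pi)(\iota^{i+1}(a))=\iota^{i+1}(j^{n-i-1}(\pi)(a))$ and $j^n(\pi)(\iota^i(b))=\iota^i(j^{n-i}(\pi)(b))$. The conditions $a\in b$ and $b=\{a\}$ are equivalent to the same conditions on $j^{n-i-1}(\pi)(a)$ and $j^{n-i}(\pi)(b)$. So $j^n(\pi)$ preserves $Q_n$.

**Remark 2.** The number $m$ in Theorem 1(ii) must range over all natural numbers: the hierarchy of $m$-symmetric closed terms does not collapse. For $n\ge1$ the closed term $Q_n$ is $m$-symmetric for some $m$ by Lemma 1, but it is not $(n+2)$-symmetric. Otherwise Lemma 2 (with $k=n-1$) and Lemma 5 give $G_{n-1}\subseteq\mathrm{Aut}(Q_n)\subseteq G_n$. Take $\pi$ with $\pi(\emptyset)\neq\emptyset$. Then $j^{n-1}(\pi)=j^n(\tau)$ for some $\tau$, so $\pi=j(\tau)$ by injectivity of $j$. But $j(\tau)(\emptyset)=\emptyset$, a contradiction.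

## Thresholds for $\mathrm{Aut}(x)$ and the least one

For an ordinal $\alpha$ let
$$D_\alpha=\{x:\neg(\alpha\preceq\mathrm{Aut}(x))\},$$
the sets whose automorphism group carries no well-ordering of type $\alpha$. This is stratified: $x$ and $\sigma$ have type $3$, well-orderings of permutations have type $6$, and $\alpha$ has type $7$. By (3), $\alpha\le\beta$ implies $D_\alpha\subseteq D_\beta$. What do the lemmas say about $D_\alpha$ when $\alpha=T^n\Omega$?

**Step 1: $D_{T^n\Omega}$ is nonempty, for every $n$.** We show
$$Q_{n+4}\in D_{T^n\Omega}.\tag{6}$$
By Lemma 5 and (2), $\mathrm{Aut}(Q_{n+4})\subseteq G_{n+4}$ injects into $\iota^{n+4}``V$. If $T^n\Omega\preceq\mathrm{Aut}(Q_{n+4})$, then $T^n\Omega\preceq\iota^{n+4}``V$ by (3), contradicting Lemma 4(b).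

**Step 2: $D_{T^{k+3}\Omega}$ has no $(k+3)$-symmetric member, for every $k\ge0$.** Let $x$ be $(k+3)$-symmetric. By Lemma 4(b), $T^{k+3}\Omega\preceq\iota^{k+3}``V$. By Lemma 3, $\iota^{k+3}``V$ injects into $G_k$. By Lemma 2, $G_k\subseteq\mathrm{Aut}(x)$. So $T^{k+3}\Omega\preceq\mathrm{Aut}(x)$ by (3), and $x\notin D_{T^{k+3}\Omega}$.

No fixed $n$ will do, however. The set $D_{T^n\Omega}$ contains the closed term $Q_{n+4}$, by (6), so it cannot serve as $D$ in (iii). Each of these sets excludes some level of symmetry and admits a higher one. We want a nonempty set contained in all of them. We obtain it without mentioning the sequence $T^n\Omega$ at all: since the thresholds are well-ordered, there is a least one for which $D_\alpha$ is nonempty.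

**Step 3: the definition of $D$.** Let
$$L=\{\alpha\in NO:\exists x\,\neg(\alpha\preceq\mathrm{Aut}(x))\},$$
the set of $\alpha$ with $D_\alpha\neq\emptyset$. It is a set, by the types given above. It is nonempty, since $\Omega\in L$ by (6) with $n=0$. Let $\alpha_0=\min L$, by Fact C, and put
$$D=D_{\alpha_0}=\{x:\neg(\alpha_0\preceq\mathrm{Aut}(x))\}.$$
Written out, $x\in D$ says: there is $\alpha$ which is the least element of $L$ and satisfies $\neg(\alpha\preceq\mathrm{Aut}(x))$. The description of $\alpha_0$ is closed and stratified, so this is a stratified formula with sole free variable $x$, with $x$ of type $3$ and $\alpha$ of type $7$. Hence $D$ is a closed stratified abstract.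

**Step 4: (i).** $D\neq\emptyset$ because $\alpha_0\in L$.

**Step 5: (ii).** For each concrete $n$ we have $T^n\Omega\in L$ by (6), so $\alpha_0\le T^n\Omega$ and
$$D=D_{\alpha_0}\subseteq D_{T^n\Omega}.\tag{7}$$
Suppose $x\in D$ is $m$-symmetric. Raising $m$ if necessary we may take $m=k+3$ with $k\ge0$. By (7), $x\in D_{T^{k+3}\Omega}$, which contradicts Step 2.

**Step 6: (iii).** Let $t$ be a closed stratified abstract. By Lemma 1 there is a concrete $m$ such that NF proves that $t$ is $m$-symmetric. By (ii) for this $m$, NF $\vdash t\notin D$. $\square$

This proves Theorem 1, and with it the Corollary: no consistent complete extension of NF has a term model that is a model of NF.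

**Remark 3.** The proof of Lemma 4(a) shows $T^4\beta<\Omega$ for every $\beta$. An isomorphism onto an initial segment lifts to singletons, so $T$ preserves $\le$, and being injective it preserves $<$. Hence $\Omega>T^4\Omega>T^8\Omega>\cdots$, and $\alpha_0$ lies strictly below all of these. In a model of NF no element has exactly the $T^{4n}\Omega$ with $n$ a standard natural number as its members, since a nonempty set of ordinals has a least element. So $\alpha_0$ could not have been obtained by minimizing over this sequence; it is the minimum of the definable set $L$, which contains the whole sequence.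

## Symmetric elements in arbitrary models of NF

In a model $M$ of NF, call an element *symmetric* if it is $m$-symmetric, in the sense of $M$, for some $m\in\mathbb N$.

**Theorem 2.** (a) In every model $M$ of NF there is an element that is $m$-symmetric for no $m\in\mathbb N$. So no model of NF consists of symmetric elements, and in particular no model of NF has all its elements denoted by closed stratified abstracts. (b) If $M\models$ NF and $A\subseteq M$ consists of symmetric elements and contains $D^M$ and $\emptyset^M$, then $(A,\in)$ is not extensional.

**Proof.** (a) By Theorem 1(i), $D^M$ has an element in $M$, and by Theorem 1(ii) this element is $m$-symmetric for no $m\in\mathbb N$. By Lemma 1 it is not denoted by a closed stratified abstract. (b) $D^M\neq\emptyset^M$ by Theorem 1(i). No symmetric element is a member of $D^M$ by Theorem 1(ii), so neither $D^M$ nor $\emptyset^M$ has a member in $A$. $\square$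

In the language of omitting types (here "type" has its model-theoretic sense): the type $\{x\neq t:t$ a closed stratified abstract$\}$, and even the type "$x$ is not $m$-symmetric, all $m$", is implied by the single formula $x\in D$, which NF proves to be satisfiable. So no model of NF omits it.

## The same argument in type theory indexed by $\mathbb Z$

Every comprehension in the proof was stratified, and no step identified objects of different types. So the argument should live in typed set theory, where variables carry their types. We carry out the bookkeeping.

Let TZT be simple type theory with types indexed by $\mathbb Z$, with extensionality and full comprehension at each type. Let $V_r$ be the universe of type $r$, itself an object of type $r+1$. By a permutation of type $r$ we mean a permutation of $V_r$; as a set of pairs it is an object of type $r+3$. The operation $j$ takes permutations of type $r$ to permutations of type $r+1$. Call $x$ of type $i$ *symmetric* if, for some $k\ge0$, $j^k(\pi)(x)=x$ for every permutation $\pi$ of type $i-k$.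

**Theorem 3.** For each $i$ there is a closed term $D_i$ of type $i+1$ which TZT proves nonempty and such that, for each $k$, TZT proves that no member of $D_i$ is fixed by all $j^k(\pi)$. Hence no model of TZT has only symmetric elements, and no term model of a consistent complete extension of TZT is extensional.

(As for NF, the set abstracts of an extension are the closed terms $\{x:\Phi\}$ of TZT.)

**Proof.**

**Step 1: reduction to $i=3$.** The axioms of TZT are unchanged as a set when all type indices are shifted by the same integer. So a term and its proofs for $i=3$ shift to every $i$.

**Step 2: levels of symmetry increase.** If $x$ of type $i$ is fixed by all $j^k(\pi)$ with $\pi$ of type $i-k$, it is fixed by all $j^{k+1}(\pi')$ with $\pi'$ of type $i-k-1$, because $j^{k+1}(\pi')=j^k(j(\pi'))$ and $j(\pi')$ has type $i-k$. So it is fixed at all levels $k'\ge k$.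

**Step 3: closed terms are symmetric.** Let $\ell$ be the lowest type of a variable in $\Phi$. For $\sigma\in\mathrm{Sym}(V_\ell)$ let $j^{r-\ell}(\sigma)$ act on the values of variables of type $r$. The induction of Lemma 1 applies word for word. A closed term $t=\{y:\Phi(y)\}$ with $y$ of type $p$ has type $p+1$ and is fixed by all $j^{p+1-\ell}(\sigma)$, $\sigma\in\mathrm{Sym}(V_\ell)$.

**Step 4: automorphisms.** Let $x$ have type $3$. Then $\mathrm{Aut}(x)\subseteq\mathrm{Sym}(V_0)$ has members of type $3$. Put $G_k=\{j^k(\sigma):\sigma\in\mathrm{Sym}(V_{-k})\}\subseteq\mathrm{Sym}(V_0)$. A permutation of type $-k$ is an object of type $3-k$, so $\iota^k(\sigma)\mapsto j^k(\sigma)$ is a map between objects of type $3$, and $G_k$ injects into $\iota^k``V_{3-k}$. If $x$ is fixed by all $j^{k+3}(\pi)$ with $\pi$ of type $-k$, the computation of Lemma 2 with $\tau=j^k(\pi)\in\mathrm{Sym}(V_0)$ gives $G_k\subseteq\mathrm{Aut}(x)$. Lemma 3 becomes: $\iota^{k+3}``V_{-k}$, whose members have type $3$, injects into $G_k$, using the transpositions $(\emptyset\ b)$ with $b\in V_{-k}$, where $\emptyset$ is the empty set of type $-k$.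

**Step 5: ordinals.** Well-orderings of objects of type $r$ have type $r+3$ and their order types have type $r+4$. Facts A, B and C compare only orders of the same type, so their proofs are typed as they stand. The operation $T$ raises types by one. For concrete $n$ take the set $NO$ of ordinals whose members have type $3-n$. Its order type $\Omega$ has type $7-n$, and $T^n\Omega$ is of type $7$: it is the order type of the $n$-fold singleton image of this $NO$. (So for different $n$ the symbol $\Omega$ refers to different types.) In Lemma 4(a), with $\Omega$ of type $7-n$, the ordinal $\beta$ has type $3-n$, hence lies in the $NO$ that defines $\Omega$. The proof shows that $T^4\beta$ is the type of $\{\gamma:\gamma<\beta\}$, a proper initial segment of that $NO$. In Lemma 4(b), $T^n\Omega\preceq\iota^n``V_{3-n}$ is clear. If $T^n\Omega\preceq\iota^{n+4}``V_{-1-n}$, unwrapping gives a well-ordering $U$ of objects of type $-1-n$, of order type $\beta$ of type $3-n$, with $T^{n+4}\beta=T^n\Omega$. Then $T^4\beta=\Omega$, a contradiction. So not $T^n\Omega\preceq\iota^{n+4}``V_{-1-n}$.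

**Step 6: the relations $Q_n$.** For each $r$ let $Q_n^{(r)}$ be the relation on $V_r$ defined by (4), where in the $i$-th piece $a$ has type $r-i-1$ and $b$ has type $r-i$, so that all components have type $r$ and only types $\ge r-n$ occur for $a,b$. We show by induction on $n$, for all $r$ at once, that every automorphism of $Q_n^{(r)}$ has the form $j^n(\pi)$ with $\pi$ of type $r-n$. For $n=0$ the relation is empty and the claim is trivial. For $n\ge1$ the domain is $\iota``V_{r-1}$: the pair $\langle\{a\},V_{r-1}\rangle$ belongs to the relation because $V_{r-1}\neq\{a\}$. Indeed $V_{r-1}$ contains the empty set of type $r-1$ and also $V_{r-2}$, and these differ because $V_{r-2}$ contains the empty set of type $r-2$. Steps 1 and 2 of the proof of Lemma 5 then give $\sigma=j(\tau)$ with $\tau$ of type $r-1$. Step 3 reads: $\langle\{a'\},\{b\}\rangle\in Q_n^{(r)}\leftrightarrow\langle a',b\rangle\in Q_{n-1}^{(r-1)}$. So $\tau$ is an automorphism of $Q_{n-1}^{(r-1)}$, hence $\tau=j^{n-1}(\pi)$ with $\pi$ of type $r-n$, and $\sigma=j^n(\pi)$. Write $Q_n=Q_n^{(0)}$, an object of type $3$. Then $\mathrm{Aut}(Q_n)\subseteq G_n$.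

**Step 7: the term $D_3$.** Let $L$ be the set of ordinals $\alpha$ of type $7$ (types of well-orderings of objects of type $3$) such that $\neg(\alpha\preceq\mathrm{Aut}(x))$ for some $x$ of type $3$. For each $n$, $\mathrm{Aut}(Q_{n+4})\subseteq G_{n+4}$ injects into $\iota^{n+4}``V_{3-(n+4)}=\iota^{n+4}``V_{-1-n}$. So $T^n\Omega\not\preceq\mathrm{Aut}(Q_{n+4})$ by Step 5, and $T^n\Omega\in L$. Let $\alpha_0=\min L$ and $D_3=\{x:\neg(\alpha_0\preceq\mathrm{Aut}(x))\}$, a closed term of type $4$. It is nonempty since $\alpha_0\in L$. Suppose $x\in D_3$ is fixed at some level; by Step 2 we may take the level to be $k+3$. Then $T^{k+3}\Omega\preceq\iota^{k+3}``V_{-k}$ by Step 5 with $n=k+3$, since $3-n=-k$. By Step 4, $\iota^{k+3}``V_{-k}$ injects into $G_k\subseteq\mathrm{Aut}(x)$. Since $\alpha_0\le T^{k+3}\Omega$, we get $\alpha_0\preceq\mathrm{Aut}(x)$, contradicting $x\in D_3$.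

**Step 8: the consequences.** In a model of TZT, $D_i$ has a member, and this member is fixed by all $j^k(\pi)$ for no $k$, so it is not symmetric. Now take a consistent complete extension of TZT. In its term model $D_i$ and the empty set of type $i+1$ are unequal terms. Every closed term $t$ of type $i$ is provably fixed at some level, by Step 3, so TZT $\vdash t\notin D_i$. Thus neither of the two terms has a member in the term model, and extensionality fails. $\square$
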